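\title{Computable self-embeddings without strongly $\eta$-like intervals}

\begin{abstract}
Downey and Moses conjectured that every computable copy of a computable linear order $\mathcal L$ has a nontrivial computable self-embedding if and only if $\mathcal L$ contains a strongly $\eta$-like closed interval. We disprove the conjecture by constructing a computable linear order without strongly $\eta$-like closed intervals, every computable copy of which contains a computable subset of order type $\eta$. We also prove that the conjectured equivalence holds for orders that have a computable copy with computable adjacency relation, and that no condition of the form ``$\mathcal L$ contains a closed interval from a given isomorphism-closed class'' can replace the conjectured one.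
\end{abstract}

\section{Introduction}\label{sec:intro}

A \emph{self-embedding} of a linear order $\mathcal L$ is an order-preserving injective map $f\colon\mathcal L\to\mathcal L$; it is \emph{nontrivial} if it is not the identity. A finite order has no nontrivial self-embedding, and by a theorem of Dushnik and Miller \cite{DuMi} every countable infinite linear order has one. This paper is about when such a map can be computed.

A linear order is \emph{computable} if its domain is a computable subset of $\omega$ and its order relation is computable. A \emph{computable copy} of $\mathcal L$ is a computable linear order isomorphic to $\mathcal L$; the isomorphism need not be computable. Whether a computable self-embedding exists can depend on the copy. The standard copy of $\omega$ has the self-embedding $n\mapsto n+1$, but Theorem~\ref{thm:B} below gives another computable copy of $\omega$ with no nontrivial computable self-embedding. The question about the order type is therefore: for which $\mathcal L$ does \emph{every} computable copy have a nontrivial computable self-embedding?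

An algorithm that computes an embedding $f$ has to fix $f(x)$ and $f(y)$ after seeing finitely much of the order, and it fails if more points later appear between $x$ and $y$ than fit between $f(x)$ and $f(y)$. It is safe if it picks its values among points that are certainly infinitely far apart. In a copy of the order $\mathcal Q$ of the rationals, whose order type is denoted by $\eta$, any two points are infinitely far apart. If every rational is replaced by two points, then two points are infinitely far apart as soon as a third point is seen between them. The same works for any bound in place of two, and this leads to the following definitions.

For a linear order $I$ and a function $f\colon I\to\omega$ with positive values, $\sum_{q\in I}f(q)$ is the order obtained from $I$ by replacing each point $q$ with $f(q)$ points in a row; we call these finite sets the \emph{cells}, and they are ordered as their indices in $I$. An order is \emph{$\eta$-like} if it has the form $\sum_{q\in\mathcal Q}f(q)$, and \emph{strongly $\eta$-like} if moreover $f$ is bounded. A \emph{closed interval} of $\mathcal L$ is a suborder $[a,b]=\{x\in\mathcal L: a\le x\le b\}$. It has endpoints, so we adapt the definition: $[a,b]$ is \emph{strongly $\eta$-like} if $[a,b]\cong\sum_{q\in I}f(q)$ for a closed interval $I=[r,s]$ of $\mathcal Q$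 with $r<s$ and a bounded function $f\colon I\to\omega$ with positive values. In particular a finite interval is never strongly $\eta$-like.

\medskip
\noindent\textbf{Conjecture} (Downey and Moses \cite{DoMo}). \emph{Let $\mathcal L$ be a computable linear order. Every computable copy of $\mathcal L$ has a nontrivial computable self-embedding if and only if $\mathcal L$ contains a strongly $\eta$-like closed interval.}
\medskip

The ``if'' direction is the argument just sketched (Proposition~\ref{prop:if}). The ``only if'' direction is plausible for the following reason. If there is no strongly $\eta$-like interval, then any interval with at least $N$ points contains $N$ points in a row, with nothing between them (Lemma~\ref{lem:consecutive}). So no finite configuration certifies that two points are infinitely far apart, and someone who builds a copy of $\mathcal L$ may hope to defeat each algorithm by declaring, at the right moment, that the room it was counting on is finite. It does not help the algorithm that $\mathcal L$ merely contains a subset of type $\eta$: the order obtained from $\mathcal Q$ by replacing each point with a copy of the integers has, again by Theorem~\ref{thm:B}, a computable copy with no nontrivial computable self-embedding. Nevertheless the conjecture is false.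

\begin{theorem}\label{thm:A}
There is a computable linear order $\mathcal L$ with no strongly $\eta$-like closed interval such that every computable copy of $\mathcal L$ has a nontrivial computable self-embedding. In fact every computable copy $\mathcal B$ of $\mathcal L$ has a computable subset of order type $\eta$; hence every computable linear order embeds computably into $\mathcal B$, and $\mathcal B$ has a computable self-embedding without fixed points.
\end{theorem}

The heuristic above needs to \emph{find} $N$ points in a row. When this can be done effectively, the heuristic becomes a proof. Two elements $e<e'$ of a linear order are \emph{adjacent} if no element lies strictly between them.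

\begin{theorem}\label{thm:B}
Suppose that $\mathcal L$ has a computable copy whose adjacency relation is computable. Then every computable copy of $\mathcal L$ has a nontrivial computable self-embedding if and only if $\mathcal L$ contains a strongly $\eta$-like closed interval.
\end{theorem}

The conjecture looks for one interval of $\mathcal L$ that serves all copies at once. The order of Theorem~\ref{thm:A} is a sum of infinitely many pieces $A_j$, and the piece $A_j$ is built to force the $j$-th computable order, if it is a copy of $\mathcal L$, to reveal a dense subset there. Different copies are served in different places, and no single interval is responsible.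

\begin{theorem}\label{thm:C}
For the order $\mathcal L$ constructed for Theorem~\ref{thm:A}, every closed interval of $\mathcal L$ has a computable copy with no nontrivial computable self-embedding. Hence there is no isomorphism-closed class $\mathcal C$ of linear orders such that, for all computable linear orders $\mathcal L'$: every computable copy of $\mathcal L'$ has a nontrivial computable self-embedding if and only if $\mathcal L'$ contains a closed interval belonging to $\mathcal C$.
\end{theorem}

Section~\ref{sec:prelim} proves the ``if'' direction. Section~\ref{sec:idea} explains the strategy for one piece $A_j$ on a small example, Sections~\ref{sec:construction} and~\ref{sec:types} construct the pieces and determine their order types, and Section~\ref{sec:proofA} proves Theorem~\ref{thm:A}. Section~\ref{sec:proofB}, which proves Theorem~\ref{thm:B}, depends only on Section~\ref{sec:prelim}. Theorem~\ref{thm:C} combines the two constructions (Section~\ref{sec:proofC}).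

\section{Blocks, self-dense sets and the ``if'' direction}\label{sec:prelim}

\subsection*{Linear orders}
If $e<e'$ are adjacent, then $e$ is the \emph{immediate predecessor} of $e'$ and $e'$ the \emph{immediate successor} of $e$. Elements $a_1<\dots<a_N$ are \emph{consecutive} if $a_i$ and $a_{i+1}$ are adjacent for all $i<N$. A subset is an \emph{interval}, or \emph{convex}, if it contains every element lying between two of its elements. A \emph{block} is a class of the equivalence relation ``only finitely many elements lie between $x$ and $y$''; blocks are convex. We write $\omega^*$ for the reverse of $\omega$ and $\zeta=\omega^*+\omega$ for the order type of the integers, and $+$ and $\sum$ denote ordered sums. We use Cantor's theorem in the form: a countable dense linear order with both endpoints and more than one element is isomorphic to $[0,1]\cap\mathcal Q$.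

\subsection*{Computability}
A set is \emph{computably enumerable} (c.e.) if some algorithm lists its elements. A set is computable if and only if it and its complement are c.e., and the range of a strictly increasing computable function $\omega\to\omega$ is computable. In a computable linear order non-adjacency is c.e.\ (search for an element in between), so adjacency is computable exactly when it is c.e. An infinite computable order can be re-indexed computably so that its domain is $\omega$. We fix a computable pairing bijection $\langle\cdot,\cdot\rangle\colon\omega^2\to\omega$. Elements of a computable order are natural numbers and so carry two orders; the word \emph{numerically} refers to the usual order of $\omega$.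

\begin{lemma}\label{lem:cells}
A strongly $\eta$-like closed interval $[a,b]$ of a linear order $\mathcal L$ contains infinitely many finite blocks of $\mathcal L$.
\end{lemma}

\begin{proof}
Let $[a,b]\cong\sum_{q\in[r,s]}f(q)$ and $r<q<s$. The cell with index $q$ is finite and convex, so it lies in one block. Infinitely many cells separate it from any other cell, in particular from the cells of $a$ and of $b$, and therefore also from every element outside $[a,b]$. So this cell is a block of $\mathcal L$.
\end{proof}

Neither $\omega$ nor the sum of copies of $\zeta$ along $\mathcal Q$ has a finite block, and their standard copies have computable adjacency; this justifies the two applications of Theorem~\ref{thm:B} in the introduction.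

Call a subset $D$ of a linear order \emph{self-dense} if it has at least two elements and between any two elements of $D$ there is another element of $D$. All computable self-embeddings in this paper come from c.e.\ self-dense sets.

\begin{lemma}\label{lem:dense}
Let $\mathcal B$ be a computable linear order with a c.e.\ self-dense subset $D$. Then $\mathcal B$ has a computable subset of order type $\eta$, every computable linear order embeds computably into $\mathcal B$, and $\mathcal B$ has a computable self-embedding without fixed points.
\end{lemma}

\begin{proof}
Fix $d<d'$ in $D$. The set $D'=D\cap(d,d')$ is c.e., nonempty, dense and without endpoints. Given a computable order with elements $z_0,z_1,\dots$, define $f(z_n)$ recursively as the first listed element of $D'$ that lies relative to $f(z_0),\dots,f(z_{n-1})$ as $z_n$ lies relative to $z_0,\dots,z_{n-1}$. At each step infinitely many elements of $D'$ are in the right position. So we may also demand $f(z_n)\ne z_n$, which for the order $\mathcal B$ itself gives a self-embedding without fixed points; or we may demand that $f(z_n)$ be numerically larger than all earlier values, which for a computable copy of $\mathcal Q$ makes the range of $f$ a computable subset of type $\eta$.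
\end{proof}

\begin{proposition}\label{prop:if}
If a computable linear order $\mathcal L$ has a strongly $\eta$-like closed interval, then every computable copy of $\mathcal L$ has a c.e.\ self-dense subset, and hence a nontrivial computable self-embedding.
\end{proposition}

\begin{proof}
In a computable copy let $[a,b]\cong\sum_{q\in I}f(q)$ be the corresponding interval, with $f\le k$. If at least $k$ elements lie strictly between $u<v$ in $[a,b]$, then $u$ and $v$ are in different cells. Start with $D=\{a,b\}$ and proceed in rounds: for all $u<v$ that are neighbors in the current finite set $D$, search for $z\in(u,v)$ with at least $k$ elements in each of $(u,z)$ and $(z,v)$, and add $z$ to $D$. The elements $a$ and $b$ are in different cells, and by the choice of $z$ neighbors in $D$ are always in different cells. So infinitely many cells lie between them, any $z$ in one of those cells qualifies, and each search succeeds. The resulting set $D$ is c.e.\ and self-dense, and Lemma~\ref{lem:dense} applies.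
\end{proof}

\section{Forcing one copy to reveal a self-dense set}\label{sec:idea}

Suppose that we build a computable order $A$ with endpoints while an opponent builds a computable order $B$, and that we are told two points $c<c'$ of $B$ with the promise $[c,c']\cong A$. We want $A$ to have at most one finite block, so that it has no strongly $\eta$-like interval, and we want to enumerate a self-dense set $D\subseteq[c,c']$ if the promise is kept.

We enumerate $D$ by splitting, as in Proposition~\ref{prop:if}: when many points have appeared between two neighbors $d<d'$ of $D$, we add the middle one. The danger is that some \emph{gap} $(d,d')$ stops growing. In Proposition~\ref{prop:if} the bound on the cells excluded this. Here we exclude it by using our control over $A$: if a gap stops growing, we make $A$ not isomorphic to $[c,c']$.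

We keep a number $K$ and a partition of the current finite $A$ into intervals of size at most $K$, the \emph{parts}, which we promise never to separate, and we keep at least $K$ points in every gap of $D$. Suppose that a gap $(d,d')$ keeps $n\ge K$ points forever, and let $p$ and $q$ be the current numbers of points of $[c,c']$ below $d$ and above $d'$. Then $[c,c']$ has $n+2>K$ consecutive points in a definite position. We leave the first $p$ and the last $q$ elements of $A$ alone and keep inserting new elements between parts of the remaining middle portion $M$, so that in the limit at most one part of $A$ is left in that position. If $p,q\to\infty$, then $A$ will have at most $K$ elements with infinitely many predecessors and successors, while $[c,c']$ has at least $n+2$. If $p$ stays finite, then $A$ will have at most $p+K$ elements with finitely many predecessors, while $[c,c']$ has at least $p+n+2$. We cannot aim at one fixed order type: $\omega+\omega^*$ would win when $p,q\to\infty$, but not when $p$ is finite, because $d$ and $d'$ could lie in the $\omega$-part.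

So the opponent must let every gap grow, and then we split all gaps. If this happens infinitely often, $D$ is self-dense, but we must still keep $A$ free of strongly $\eta$-like intervals. For this we merge neighboring parts at each round of splitting, which makes all blocks of $A$ infinite. Merging multiplies the bound $K$ by $4$ and splitting halves the gaps, so we split only when all gaps have more than $8K$ points.

To compare positions in $A$ and in $[c,c']$, we wait after each move until $[c,c']$ shows as many points as $A$ now has, and we count $p$, $n$, $q$ within a set $E\subseteq[c,c']$ of exactly that many points. Each move inserts $8K+2\ge n+2$ new elements. If the gap does not absorb the corresponding new points of $E$, then $p+q$ must.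

\begin{example}\label{ex:small}
Let $A$ start as $a_1<a_2<a_3<a_4$ with parts $\{a_1,a_2\}$, $\{a_3,a_4\}$ and $K=2$. When four points $b_1<b_2<b_3<b_4$ of $[c,c']$ have appeared, put $D=\{b_1,b_4\}$. The only gap has $n=2$ points, $p=q=0$, and $M=A$. We insert $8K+2=18$ elements between $a_2$ and $a_3$, as nine new parts of size two, and wait until $E$ has $22$ points.

If now at least $17$ points of $E$ lie in the gap, its median splits it into two gaps with at least $8$ points each. We merge the eleven pairs in groups of two to four and continue with $K=8$.

Otherwise $n\le16$ and $p+q=20-n\ge4$, so $p\ge2$ or $q\ge2$: one of the two old parts is now among the protected first $p$ or last $q$ elements. Consider two ways in which the opponent can continue without ever adding to the gap.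
\begin{itemize}
\item All new points appear above $b_4$. Then always $p=0$, $n=2$, and $M$ consists of the first four elements of $A$, that is, $a_1,a_2$ and one more pair. Every insertion is made immediately after $a_2$, so $A\cong 2+\omega^*$. Only two elements of $A$ have finitely many predecessors, while $[c,c']$ has at least the four elements $b_1,\dots,b_4$ with this property.
\item In each round $8$ new points appear below $b_1$ and $10$ above $b_4$. After $r$ rounds $p=8r$, $q=10r$, $|A|=18r+4$, and $M$ consists of two pairs. We insert between them, with $8r+2$ old elements to the left and $10r+2$ to the right; in the next round all of these are protected, since $8r+2\le 8(r+1)$ and $10r+2\le10(r+1)$. So $A\cong\omega+\omega^*$, while $b_1,\dots,b_4$ have infinitely many predecessors and successors in $[c,c']$.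
\end{itemize}
\end{example}

In the actual construction nobody tells us $c$ and $c'$. We place $A_j$ in $\mathcal L$ between two finite blocks whose sizes occur nowhere else, and we guess the images of these two markers and of the endpoints of $A_j$ in the $j$-th computable order. Each guess runs the strategy above whenever it looks more correct than before. The least guess that moves infinitely often determines the order type of $A_j$; the other guesses must respect its parts and work in a place that it leaves free, and the order type must also be harmless when every guess moves only finitely often.

\section{The construction}\label{sec:construction}

\subsection{A list of the computable orders}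
Let $(\delta_j,\rho_j)_{j\in\omega}$ list effectively all pairs of partial computable functions of one and of two variables. Given $j$ and $s$, let $m\le s$ be largest such that, within $s$ steps, $\delta_j(x)$ converges to a value in $\{0,1\}$ for all $x<m$, and $\rho_j$ converges on all pairs from $S=\{x<m:\delta_j(x)=1\}$ and $\{(x,y)\in S^2:\rho_j(x,y)=1\}$ is a strict linear order on $S$. Let $B_j[s]$ be this finite linear order and $B_j=\bigcup_sB_j[s]$. The number $m$ is nondecreasing in $s$, so $B_j[s]\subseteq B_j[s+1]$, the union $B_j$ is a linear order, and $B_j[s]$ consists of all elements of $B_j$ numerically below $m$. Every computable linear order is $B_j$ for some $j$: take for $\delta_j,\rho_j$ the characteristic functions of its domain and order.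

\subsection{The shape of $\mathcal L$}
Uniformly in $j$ we build a computable order $A_j$ with a least and a greatest element, and we put
\begin{equation}\label{eq:L}
\mathcal L=\sum_{j\in\omega}\bigl(m_j+\zeta+A_j+\zeta\bigr),\qquad m_j \text{ the finite order of size } 2j+1 .
\end{equation}
The copies of $\zeta$ keep the blocks of different summands apart. All finite blocks of $A_j$ will have even size, so that the \emph{marker} $m_j$ is the only block of its size. To achieve this, elements enter $A_j$ in \emph{base pairs}: two elements that are adjacent when they enter and are never separated.

From now until the end of Section~\ref{sec:types} we fix $j$ and write $A=A_j$, $B=B_j$. We build $A$ as a union of finite orders $A[0]\subseteq A[1]\subseteq\cdots$. The $i$-th element inserted at stage $s$ is the number $\langle s,i\rangle$, so the domain of $A$ is computable, and the order between two elements is fixed as soon as both are present. Everything is uniform in $j$, so $\mathcal L$ is computable.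

\subsection{Guesses}
Fix a computable bijection between $\omega$ and the tuples $(\bar x,\bar y,c,c')$ of natural numbers with $\bar x=(x_1,\dots,x_{2j+1})$ and $\bar y=(y_1,\dots,y_{2j+3})$. A \emph{guess} is a number $g\in\omega$, identified with its tuple. The intended tuple consists of the images of $m_j$, $m_{j+1}$, $\min A$ and $\max A$ under an isomorphism $\mathcal L\to B$. We do not try to recognize this tuple. We use a weaker property, which will suffice and which can be tested in the limit. Call $g$ \emph{plausible} if its entries are in $B$,
\begin{equation}\label{eq:order}
x_1<\dots<x_{2j+1}<c<c'<y_1<\dots<y_{2j+3}\quad\text{in }B,
\end{equation}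
the sets $\bar x$ and $\bar y$ are entire blocks of $B$, the element $c$ has no immediate predecessor in $B$, and $c'$ has no immediate successor in $B$.

For $n,s\in\omega$ let $T(g,n,s)$ say that all entries of $g$ are in $B[s]$, that \eqref{eq:order} holds, and that every $z\in B[s]$ numerically less than $n$ satisfies:
\begin{itemize}
\item $z$ is not strictly between $x_i$ and $x_{i+1}$ or between $y_i$ and $y_{i+1}$, for any $i$;
\item for $v\in\{x_1,y_1,c\}$: if $z<v$ in $B$, some $w\in B[s]$ is strictly between $z$ and $v$;
\item for $v\in\{x_{2j+1},y_{2j+3},c'\}$: if $z>v$ in $B$, some $w\in B[s]$ is strictly between $v$ and $z$.
\end{itemize}
The relation $T$ is decidable, and $T(g,n',s)$ implies $T(g,n,s)$ for $n\le n'$.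

\begin{lemma}\label{lem:test}
\begin{enumerate}
\item[(a)] If for every $n$ there are infinitely many $s$ with $T(g,n,s)$, then $g$ is plausible.
\item[(b)] If $g$ is plausible, then for every $n$ the relation $T(g,n,s)$ holds for all large $s$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Given $z\in B$, take $n$ numerically larger than $z$ and $s$ with $z\in B[s]$ and $T(g,n,s)$. The three conditions for $z$ show that $z$ is not between consecutive entries of $\bar x$ or $\bar y$, is not an immediate predecessor of $x_1,y_1,c$, and is not an immediate successor of $x_{2j+1},y_{2j+3},c'$. As $z$ was arbitrary, $\bar x$ is a finite convex set. If its block had a further element $u<x_1$, the greatest element of the finite set $[u,x_1)$ would be an immediate predecessor of $x_1$; a further element above $x_{2j+1}$ would in the same way give an immediate successor of $x_{2j+1}$. So $\bar x$ is a block, and so is $\bar y$ by the same argument.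

(b) Since $\bar x$ and $\bar y$ are blocks, the first condition holds for all $z\in B$, the elements $x_1,y_1$ have no immediate predecessor, and $x_{2j+1},y_{2j+3}$ have no immediate successor. So for each of the finitely many $z\in B$ numerically below $n$ the required elements $w$ exist in $B$, and they are in $B[s]$ for large $s$.
\end{proof}

\subsection{Partitions, cuts and merging}
Let $\mathcal P$ be a partition of the current finite order $A$ into intervals $C_1<\dots<C_r$, its \emph{parts}. A \emph{cut} of $\mathcal P$ is a pair $(e,e')$ of currently adjacent elements $e<e'$ in different parts; its \emph{code} is $\langle e,e'\rangle$. If $r\ge2$, the \emph{merge} of $\mathcal P$ is formed as follows. Take the cut of least code, say between $C_i$ and $C_{i+1}$, and put $C_i$ and $C_{i+1}$ into one group. Group $C_1,\dots,C_{i-1}$ in twos from the left; if $C_{i-1}$ is left over, it joins the group of $C_i$. Group $C_{i+2},\dots,C_r$ in twos from the right; if $C_{i+2}$ is left over, it joins the group of $C_{i+1}$. The parts of the merge are the unions of the groups. Thus every new part is the union of two to four neighboring old parts, and the cut of least code disappears.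

\subsection{The stages}
At each stage at most one guess \emph{acts}. An act of $g$ inserts a set $W_g$ of new elements at one place of $A$, so that right after the act $A=X_g+W_g+Y_g$; the sets $X_g,W_g,Y_g$ always refer to the last act of $g$ so far. There is a dummy guess $-1$, which acts at stage $0$ and never again. At any time:
\begin{itemize}
\item $g$ is \emph{active} if it has acted and no smaller guess has acted since its last act;
\item $n_g$ is the number of acts of $g$ so far, and $\tau_g$ is the size of $A$ right after the last act by a guess $\le g$;
\item an active $g$ has an even number $K_g$ and a partition $\mathcal P_g$ of the current $A$, and for $g\ge0$ a finite set $D_g\subseteq[c,c']\subseteq B$.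
\end{itemize}
The guess $-1$ is always active. For $g\ge0$, the largest active guess $h<g$ is the guess below $g$ that acted last. Indeed, the guess $h<g$ that acted last is active, and if $h<h'<g$, then $h$ has acted since any act of $h'$, so $h'$ is not active.

\medskip\noindent\textbf{Stage $0$.} $A[0]$ consists of two base pairs. Put $X_{-1}=Y_{-1}=\emptyset$, $W_{-1}=A[0]$, $K_{-1}=2$, and let $\mathcal P_{-1}$ be the partition into base pairs.

\medskip\noindent\textbf{Stage $s+1$.} A guess $g=(\bar x,\bar y,c,c')$ with $0\le g\le s$ \emph{requires attention} if $T(g,n_g,s)$ holds and $[c,c']\cap B[s]$ has at least $\tau_g$ elements. If no guess requires attention, $A[s+1]=A[s]$. Otherwise the least such $g$ acts. Let $h$ be the largest active guess below $g$, let $\tau=\tau_g$, and let $E$ be the set of the $\tau$ numerically least elements of the interval $[c,c']$ of $B$; they are in $B[s]$, because $B[s]$ is a numerical initial segment of $B$. A \emph{gap} is a pair $d<d'$ of neighbors in $D_g$, and its \emph{size} is the number of elements of $E$ strictly between $d$ and $d'$.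
\begin{enumerate}
\item[\textbf{1.}] \emph{Set-up, only if $g$ is not active.} Then the last act by a guess $\le g$ was by $h$, so $\tau=|X_h|+|W_h|+|Y_h|$. Write $E=\{b_1<\dots<b_\tau\}$ in the order of $B$ and put
\[
D_g=\{b_{|X_h|+1},\ b_{\tau-|Y_h|}\},\qquad \mathcal P_g=\mathcal P_h,\qquad K_g=K_h .
\]
\item[\textbf{2.}] \emph{Level-ups.} As long as all gaps have size greater than $8K_g$, do the following: for each gap, of size $m$ say, add to $D_g$ the $\lceil m/2\rceil$-th element of $E$ inside it; replace $\mathcal P_g$ by its merge; replace $K_g$ by $4K_g$. This stops, because gap sizes are at most $\tau$.
\item[\textbf{3.}] \emph{Insertion.} Let $(d,d')$ be the leftmost gap of size $n\le8K_g$, the \emph{focus}. Let $p$ and $q$ be the numbers of elements of $E$ below $d$ and above $d'$, so that $p+n+2+q=\tau$. Let $M$ be $A[s]$ without its first $p$ and last $q$ elements. Among the cuts $(e,e')$ of $\mathcal P_g$ with $e,e'\in M$ take the one of least code, and insert between $e$ and $e'$ a set $W_g$ of $8K_g+2$ new elements, as base pairs (Figure~\ref{fig:insert}). Let $X_g$ and $Y_g$ be the sets of elements $\le e$ and $\ge e'$ of $A[s]$. Add the new base pairs as new parts to $\mathcal P_g$ and to $\mathcal P_{h'}$ for every active $h'<g$.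
\end{enumerate}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.5cm,y=1cm]
\node at (-0.3,1.7) {$E$};
\node at (-0.3,0) {$A$};
\foreach \i in {1,...,22} {\fill (\i,1.7) circle (1.3pt); \fill (\i,0) circle (1.3pt);}
\draw (8,1.7) circle (3.2pt); \draw (13,1.7) circle (3.2pt);
\node at (8,2.1) {$d$}; \node at (13,2.1) {$d'$};
\draw[|-|] (0.7,1.3) -- (7.3,1.3) node[midway,below] {$p$};
\draw[|-|] (8.7,1.3) -- (12.3,1.3) node[midway,below] {$n$};
\draw[|-|] (13.7,1.3) -- (22.3,1.3) node[midway,below] {$q$};
\foreach \i in {1,3,...,21} {\draw[rounded corners=2pt] (\i-0.32,-0.17) rectangle (\i+1.32,0.17);}
\draw[|-|] (7.7,-0.45) -- (13.3,-0.45) node[midway,below] {$M$};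
\draw[->] (10.5,0.62) -- (10.5,0.2);
\node at (11.5,0.55) {$W_g$};
\end{tikzpicture}
\caption{An insertion step with $K_g=2$ and $|A|=|E|=22$. The set $E\subseteq B$ has $p=7$ points below the gap $(d,d')$, $n=4$ points in it and $q=9$ points above it. The boxes are the parts of $A$. The first $p$ and last $q$ elements of $A$ are left alone, and the new elements $W_g$ are inserted between two parts at a place inside the remaining interval $M$.}
\label{fig:insert}
\end{figure}

The set-up makes $g$ subordinate to $h$ in two ways. By inheriting $\mathcal P_h$, the guess $g$ never separates a part of $h$. By choosing $D_g$ with $|X_h|$ elements of $E$ below it and $|Y_h|$ above it, $g$ will always have $p\ge|X_h|$ and $q\ge|Y_h|$, so it inserts only inside the region spanned by $W_h$. The single initial gap has size $|W_h|-2$, which is large enough for the inherited bound $K_h$.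

\subsection{Invariants}
For an active guess $g$ let $Z_g$ be the convex hull of $W_g$ in the current $A$. Since $A$ only grows, $\tau_g$ is nondecreasing in time, so the sets $E$ used at successive acts of $g$ increase.

\begin{lemma}\label{lem:inv}
At the end of every stage $t$ the following hold for every active guess $g$.
\begin{enumerate}
\item[(a)] The parts of $\mathcal P_g$ are intervals of $A[t]$, unions of base pairs, and of size at most $K_g$.
\item[(b)] All insertions after the last act of $g$ were made between two elements of $Z_g$; hence $A[t]=X_g+Z_g+Y_g$.
\item[(c)] If $h'<g$ is active, then every part of $\mathcal P_g$ is a union of parts of $\mathcal P_{h'}$, and $Z_g\subseteq Z_{h'}$.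
\item[(d)] If $g\ge0$, $h$ is the largest active guess below $g$, and $E$ is the set used at the last act of $g$, then $D_g\subseteq E$, every gap has size at least $K_g$, at least $|X_h|$ elements of $E$ are below $\min D_g$, and at least $|Y_h|$ are above $\max D_g$.
\end{enumerate}
Moreover, if $g$ acts at stage $t+1$ and $h$ is the largest active guess below $g$, then Steps 1--3 can be carried out, $n\ge K_g$ in Step 3, $M\subseteq Z_h$, and the chosen cut is also a cut of the partition $\mathcal P_{h'}$, as it was at the end of stage $t$, for every $h'\le g$ that was active then.
\end{lemma}

\begin{proof}
At $t=0$ only $-1$ is active and (a)--(d) hold. Assume (a)--(d) at $t$. If no guess acts at stage $t+1$, nothing changes. Let $g$ act, and let $h$ and $E$ be as in the construction.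

\emph{The set $D_g$.} We show that the statements in (d) hold with the new $E$ after Step 1 and after each level-up. If there is a set-up, exactly $|X_h|$ elements of $E$ are below $\min D_g$, exactly $|Y_h|$ are above $\max D_g$, and the only gap has size $|W_h|-2\ge K_h=K_g$, because $|W_{-1}|-2=2=K_{-1}$ and $|W_h|-2=8K_h$ for $h\ge0$. If there is no set-up, $g$ was active at $t$, and (d) at $t$ remains true for the larger set $E$. A level-up does not change $\min D_g$ and $\max D_g$, and it splits a gap of size $m\ge 8K_g+1$ into gaps of sizes $\lceil m/2\rceil-1$ and $\lfloor m/2\rfloor$, both at least $4K_g$, the new value of $K_g$.

\emph{The partition $\mathcal P_g$ before the insertion.} After Step 1, $\mathcal P_g$ satisfies (a), and its parts are unions of parts of $\mathcal P_{h'}$ for all active $h'\le h$: with a set-up because $\mathcal P_g=\mathcal P_h$, by (a) and (c) for $h$; without one by (a) and (c) for $g$. At a level-up $|A[t]|\ge\tau>8K_g$, so there are at least two parts and the merge is defined. It unites at most four neighboring parts while $K_g$ is multiplied by $4$, so both properties persist. If $g$ was active at $t$, the parts of $\mathcal P_g$ after Step 2 are also unions of parts of the partition that $g$ had at $t$.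

\emph{The cut.} By (d), $n\ge K_g$, $p\ge|X_h|$ and $q\ge|Y_h|$; so $M\subseteq Z_h$ by (b) for $h$. Since $|A[t]|\ge\tau$, the interval $M$ has at least $n+2>K_g$ elements. It is therefore not contained in one part of $\mathcal P_g$, and it contains a cut. A cut of $\mathcal P_g$ is a cut of every partition that $\mathcal P_g$ coarsens, which gives the last claim.

\emph{The invariants at $t+1$.} The active guesses are now $g$ and the guesses $h'\le h$ that were active at $t$. The insertion splits no part of any of their partitions, and the new base pairs become parts of all of them; so (a) and the first half of (c) hold. The insertion is between two elements of $Z_h\subseteq Z_{h'}$. This gives (b) for $h'$ and $Z_g=W_g\subseteq Z_{h'}$. For active $h''<h'\le h$, the inclusion $Z_{h'}\subseteq Z_{h''}$ persists, since $W_{h'}$ stays inside the convex hull of $W_{h''}$. Statement (b) for $g$ is the definition of $X_g,Y_g$. Statement (d) was shown for $g$, and for $h'\le h$ none of the objects in (d) has changed.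
\end{proof}

Applied to $g=-1$, part (b) shows that $\min A$ and $\max A$ exist and belong to $A[0]$. The next statement is the form in which the promise not to separate parts is used.

\begin{corollary}\label{cor:freeze}
Suppose that $g$ is active at the end of all stages $\ge t$. If $x,y$ lie in one part of $\mathcal P_g$ at some time after the end of stage $t$, then they lie in one part of $\mathcal P_g$ at all later times, and nothing is inserted between them later.
\end{corollary}

\begin{proof}
After stage $t$ there is no set-up of $g$, so $\mathcal P_g$ changes only by merges and by the addition of new base pairs. Only guesses $\ge g$ act, and by Lemma~\ref{lem:inv} each of them inserts at a cut of the current $\mathcal P_g$.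
\end{proof}

\section{The order type of $A_j$}\label{sec:types}

If there are only finitely many acts, $A$ is finite of even size. The three lemmas of this section cover the remaining cases.

\begin{lemma}\label{lem:finitely}
If there are infinitely many acts but each guess acts finitely often, then $A\cong\omega+\omega^*$.
\end{lemma}

\begin{proof}
Let $s_0=0$, let $h_{i}$ be the least guess acting after stage $s_{i-1}$, and let $s_{i}$ be the stage of its last act ($i\ge1$). No guess $\le h_i$ acts after $s_i$. So $h_1<h_2<\cdots$, and $h_i$ is active from $s_i$ on, with final sets $X_i=X_{h_i}$, $Y_i=Y_{h_i}$. By Lemma~\ref{lem:inv}(b), $X_i$ is a finite initial segment and $Y_i$ a finite final segment of $A$, and the insertion at stage $s_{i+1}$ is made between two elements $e<e'$ of $Z_{h_i}$. Hence $X_i\cup\{e\}\subseteq X_{i+1}$ and $Y_i\cup\{e'\}\subseteq Y_{i+1}$, so both sequences increase strictly. Every element present before stage $s_i$ is in $X_i\cup Y_i$. Therefore $A=\bigcup_iX_i+\bigcup_iY_i\cong\omega+\omega^*$.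
\end{proof}

Now suppose that some guess acts infinitely often, and let $g=(\bar x,\bar y,c,c')$ be the least such guess. The guesses below $g$ act finitely often altogether, and only they can deactivate $g$. So there is a last set-up of $g$, and from that act on $g$ is always active and Corollary~\ref{cor:freeze} applies.

\begin{lemma}[all gaps grow]\label{lem:grow}
Suppose that $g$ makes infinitely many level-ups after its last set-up. Then all blocks of $A$ are infinite, the adjacency relation of $A$ is computable, and $B$ has a c.e.\ self-dense subset.
\end{lemma}

\begin{proof}
All times considered are after the last set-up. By Corollary~\ref{cor:freeze}, elements of one part of $\mathcal P_g$ lie in one block of $A$. Each level-up strictly enlarges the part of every element present, so all blocks are infinite.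

Let $D$ be the union of the sets $D_g$. It is c.e., the set-up puts two elements into it, and each level-up puts a new element into every gap. So $D$ is self-dense.

To see that adjacency is c.e., list a pair $e<e'$ when it is seen to be currently adjacent and inside one part of $\mathcal P_g$. Listed pairs are adjacent in $A$ by Corollary~\ref{cor:freeze}. Conversely, let $e<e'$ be adjacent in $A$. At every level-up at which $e,e'$ are present and in different parts, $(e,e')$ is a cut, so the merge chooses $(e,e')$ or a cut of smaller code. The two elements of a chosen cut lie in one part from then on, so no cut is chosen twice. After finitely many level-ups $e$ and $e'$ are in one part, and the pair is listed.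
\end{proof}

The rule that a merge removes the cut of least code is used only here, and computable adjacency is needed only for Theorem~\ref{thm:C}.

\begin{lemma}[a gap stops growing]\label{lem:stuck}
Suppose that $g$ makes only finitely many level-ups after its last set-up, and let $K$ be the final value of $K_g$. Then there are $d<d'$ in $[c,c']$ such that the number $n$ of elements of $B$ strictly between $d$ and $d'$ is finite and at least $K$. The numbers $p,q\in\omega\cup\{\infty\}$ of elements of $[c,c']$ below $d$ and above $d'$ are not both finite, and:
\begin{enumerate}
\item[(i)] if $p=q=\infty$, then $A\cong\omega+F+\omega^*$ with $|F|$ even and $|F|\le K$;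
\item[(ii)] if $p<\infty$, then $A\cong S+\omega^*$ with $S\ne\emptyset$, $|S|$ even and $|S|\le p+K$;
\item[(iii)] if $q<\infty$, then $A\cong\omega+S$ with $S\ne\emptyset$, $|S|$ even and $|S|\le q+K$.
\end{enumerate}
\end{lemma}

\begin{proof}
\emph{The focus stabilizes.} After the last set-up and the last level-up, $D_g$ and $K_g=K$ are fixed, and $\mathcal P_g$ changes only by the addition of base pairs, so every element of $A$ has a final part. Gap sizes are nondecreasing because $E$ grows. So the leftmost gap of size $\le8K$ can only move to the right; it is eventually a fixed gap $(d,d')$, and its size is eventually a constant $n$, with $K\le n\le8K$ by Lemma~\ref{lem:inv}. Number the acts of $g$ from then on by $r=1,2,\dots$, and write $\tau_r,p_r,q_r,M_r,X_r,W_r,Y_r,(e_r,e_r')$ for the objects of act $r$. The sequences $p_r,q_r$ are nondecreasing. No guess below $g$ acts any more, so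
\begin{equation}\label{eq:tau}
\tau_{r+1}=|X_r|+|W_r|+|Y_r|,\qquad p_r+n+2+q_r=\tau_r .
\end{equation}
Thus $\tau_r\to\infty$, and the sets $E$ exhaust $[c,c']$. It follows that exactly $n$ elements of $B$ lie between $d$ and $d'$, that $p=\lim p_r$ and $q=\lim q_r$, and that $p+q=\infty$.

\emph{Protected elements stay protected.} Let $U_r$ be the set of the first $p_r$ and $V_r$ the set of the last $q_r$ elements of $A$ just before the insertion of act $r$, so that $A=U_r+M_r+V_r$ at that time. By Lemma~\ref{lem:inv}(b),
\begin{equation}\label{eq:between}
\text{every element inserted at act $r$ or between acts $r$ and $r+1$ lies between $e_r$ and $e_r'$,}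
\end{equation}
and $e_r,e'_r\in M_r$. So $U_r$ is still the set of the first $p_r$ elements at act $r+1$. As $p_r\le p_{r+1}$, we get $U_r\subseteq U_{r+1}$, and by induction $U_r$ is an initial segment of $A$. By symmetry $V_r\subseteq V_{r+1}$ and $V_r$ is a final segment of $A$. Let $U=\bigcup_rU_r$, $V=\bigcup_rV_r$ and $F=A\setminus(U\cup V)$. Then $U\cap V=\emptyset$, $A=U+F+V$, $|U|=p$, $|V|=q$, and an element of $F$ lies in $M_r$ at all acts $r$ at which it is present.

\emph{One side of each cut becomes protected.} Since $|W_r|=8K+2\ge n+2$, equation \eqref{eq:tau} gives $p_{r+1}+q_{r+1}\ge|X_r|+|Y_r|$, so $p_{r+1}\ge|X_r|$ or $q_{r+1}\ge|Y_r|$. By \eqref{eq:between}, $X_r$ is an initial and $Y_r$ a final segment of $A$ at act $r+1$. Hence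
\begin{equation}\label{eq:seal}
X_r\subseteq U\quad\text{or}\quad Y_r\subseteq V .
\end{equation}

\emph{$F$ is contained in one part.} Suppose that $e<e'$ are elements of $F$ in different parts, both present before act $r_0$. We first show that nothing is inserted between them from act $r_0$ on. Let $z$ with $e<z<e'$ be inserted at act $r\ge r_0$ or between acts $r$ and $r+1$. Then $e_r<z<e_r'$ by \eqref{eq:between}. Just before the insertion of act $r$ the elements $e_r,e_r'$ were adjacent and $e,e'$ were present, so neither $e$ nor $e'$ is strictly between $e_r$ and $e'_r$. From $e<z<e'_r$ we get $e\le e_r$, and from $e_r<z<e'$ we get $e'\ge e_r'$. So $e\in X_r$ and $e'\in Y_r$, and \eqref{eq:seal} gives $e\in U$ or $e'\in V$, a contradiction.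

So the finite interval $[e,e']$ does not change from act $r_0$ on. It is contained in $M_r$ for all $r\ge r_0$, and it contains a cut of $\mathcal P_g$, which remains a cut inside $M_r$ and is never chosen. By the rule of least code in Step 3, every act $r\ge r_0$ chooses a cut of smaller code. But a chosen cut ceases to be an adjacent pair and is never chosen again, and there are only finitely many smaller codes. This contradiction shows that $F$ is contained in one part, so $|F|\le K$.

\emph{The order types.} An increasing union of finite initial segments is finite or of type $\omega$; so $U\cong\omega$ if $p=\infty$, and $V\cong\omega^*$ if $q=\infty$. By Corollary~\ref{cor:freeze} two elements of one part are at finite distance in $A$. In case (i), $F$ is the set of elements with infinitely many predecessors and infinitely many successors. This set is a union of parts and so has even size. In case (ii), $q=\infty$, and $S=U\cup F$ has at most $p+K$ elements. It is the set of elements with finitely many predecessors, so it is a union of parts and contains $\min A$. Case (iii) is the mirror image, with $S=F\cup V$.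
\end{proof}

Collecting the cases, $A$ is finite of even size, or isomorphic to $\omega+F+\omega^*$, $S+\omega^*$ or $\omega+S$ with $F$ and $S$ finite of even size, or all its blocks are infinite. This gives:

\begin{corollary}\label{cor:blocks}
For every $j$, the order $A_j$ has at most one finite block, and such a block has even size.
\end{corollary}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:proofA}

Let $\mathcal L$ be the computable order \eqref{eq:L}. Of two neighboring summands among the $m_j$, $\zeta$, $A_j$, one is a copy of $\zeta$, which has no endpoints; so elements of different summands have infinitely many elements between them. The blocks of $\mathcal L$ are therefore the $m_j$, the copies of $\zeta$ and the blocks of the $A_j$. By Corollary~\ref{cor:blocks}, $m_j$ is the only block of $\mathcal L$ of size $2j+1$.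

\emph{No closed interval is strongly $\eta$-like.} The sum \eqref{eq:L} is indexed by $\omega$, so a closed interval meets finitely many summands and, by Corollary~\ref{cor:blocks}, finitely many finite blocks of $\mathcal L$. Lemma~\ref{lem:cells} applies.

\emph{Every computable copy has a c.e.\ self-dense subset.} A computable copy of $\mathcal L$ is $B=B_j$ for some $j$. Let $\pi\colon\mathcal L\to B$ be an isomorphism and consider the construction of $A=A_j$.

First, some guess acts infinitely often. Suppose not, and let $g^*$ be the guess $(\pi(m_j),\pi(m_{j+1}),\pi(\min A),\pi(\max A))$. It is plausible, because $A$ is preceded and followed by a copy of $\zeta$. After the last act by a guess $\le g^*$, the numbers $n_{g^*}$ and $\tau_{g^*}$ are constant, and $\tau_{g^*}\le|A|$. By Lemma~\ref{lem:test}(b), $T(g^*,n_{g^*},s)$ holds for all large $s$, and $[\pi(\min A),\pi(\max A)]=\pi(A)$ has $|A|\ge\tau_{g^*}$ elements. So $g^*$ requires attention at all large stages, and at each such stage a guess $\le g^*$ acts, a contradiction.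

Let $g=(\bar x,\bar y,c,c')$ be the least guess that acts infinitely often. We show that the hypothesis of Lemma~\ref{lem:stuck} fails. Since $n_g\to\infty$ and $T$ is monotone in $n$, for every $n$ there are infinitely many $s$ with $T(g,n,s)$, so $g$ is plausible by Lemma~\ref{lem:test}(a). The markers are determined by their sizes: $\bar x=\pi(m_j)$ and $\bar y=\pi(m_{j+1})$. Hence $\pi^{-1}(c)$ and $\pi^{-1}(c')$ lie in the segment $\zeta+A+\zeta$ between the two markers. Elements of $\zeta$ have immediate predecessors and successors, so $\pi^{-1}(c),\pi^{-1}(c')\in A$ and $[c,c']\subseteq\pi(A)$. Suppose that Lemma~\ref{lem:stuck} applies, with $K,d,d',n,p,q$ as there.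
\begin{itemize}
\item In case (i), the $n+2$ elements of $[d,d']$ have infinitely many predecessors and successors in $[c,c']\subseteq\pi(A)$. But only $|F|\le K<n+2$ elements of $A$ have infinitely many predecessors and successors in $A$.
\item In case (ii), $A\cong S+\omega^*$, and $\min A$ is the only element of $A$ without immediate predecessor; so $c=\pi(\min A)$. Then $\pi^{-1}(d')$ has exactly $p+n+1$ predecessors in $A$, and at least $p+n+2$ elements of $A$ have finitely many predecessors in $A$. This means $|S|\ge p+n+2>p+K$.
\item In case (iii), $A\cong\omega+S$, and $\max A$ is the only element of $A$ without immediate successor; so $c'=\pi(\max A)$. Then $\pi^{-1}(d)$ has exactly $q+n+1$ successors in $A$, and $|S|\ge q+n+2>q+K$.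
\end{itemize}
Each case is contradictory. So $g$ makes infinitely many level-ups after its last set-up, and $B$ has a c.e.\ self-dense subset by Lemma~\ref{lem:grow}. Lemma~\ref{lem:dense} completes the proof of Theorem~\ref{thm:A}. \qed

\begin{remark}
Plausibility does not say that $c$ and $c'$ are the images of the endpoints of $A$. The proof needs $c=\pi(\min A)$ only in case (ii), where $p$ must count all predecessors in $A$, and there the shape $S+\omega^*$ forces it.
\end{remark}

\section{Orders with computable adjacency}\label{sec:proofB}

The ``if'' direction of Theorem~\ref{thm:B} is Proposition~\ref{prop:if}. The ``only if'' direction is the following statement.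

\begin{proposition}\label{prop:adj}
Let $A$ be a computable linear order with computable adjacency relation and without strongly $\eta$-like closed intervals. Then $A$ has a computable copy $B$ with no nontrivial computable self-embedding.
\end{proposition}

For finite $A$ take $B=A$. So let $A$ be infinite with domain $\omega$. The absence of strongly $\eta$-like intervals is used only through the next lemma, and computable adjacency only to find the elements that it provides.

\begin{lemma}\label{lem:consecutive}
Let $A$ be a countable linear order without strongly $\eta$-like closed intervals and let $c<d$ be in $A\cup\{\pm\infty\}$. If the open interval $(c,d)$ has at least $N$ elements, it contains $N$ consecutive elements of $A$.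
\end{lemma}

\begin{proof}
Let $N\ge1$, take $N$ elements of $(c,d)$, and let $a$ and $b$ be the least and the greatest of them. If $[a,b]$ is finite, its elements are consecutive and there are at least $N$ of them. Let $[a,b]$ be infinite and suppose that it does not contain $N$ consecutive elements. Then every block of the order $[a,b]$ has fewer than $N$ elements, so there are infinitely many blocks. Between two distinct blocks there are infinitely many elements, hence another block. So the blocks form a countable dense order with endpoints and more than one element, which is isomorphic to $[0,1]\cap\mathcal Q$, and $[a,b]$ is strongly $\eta$-like, a contradiction.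
\end{proof}

\subsection{The strategy}
We build $B$ as a union of finite orders $B_s$ together with embeddings $\theta_s\colon B_s\to A$ that converge to an isomorphism. The order of $B$ cannot be revised, but $\theta_s$ can. Let $(\varphi_e)_{e\in\omega}$ be the standard list of the partial computable functions of one variable. We must meet the requirements
\[
R_e:\quad \varphi_e \text{ is not a nontrivial self-embedding of } B .
\]
A self-embedding $f$ with $x<f(x)$ maps the interval $(x,f(x))$ injectively into $(f(x),f^2(x))$. So $f$ is defeated if the first interval has more elements than the second and the second stays finite and fixed. Take $A=\omega$ and suppose that we see $x<f(x)<f^2(x)$ in $B_s$, with no point between $x$ and $f(x)$ and one point between $f(x)$ and $f^2(x)$. The next two points that have to be added to $B$ are placed immediately above $x$, and $\theta$ is shifted upward to make room. Then $\theta$ is redefined to map $B_s$ onto consecutive elements of $A$; as long as $\theta$ is kept fixed on $[x,f^2(x)]$, no new point enters this interval.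

In general each $R_e$ must leave $\theta$ fixed on a finite set $P_e$, so it works in the intervals into which $P_e$ divides $B$. Such an interval may correspond to a finite interval of $A$, so $R_e$ cannot add points at will. It waits until a new element of $A$ has to be covered in that interval and then chooses where the new point of $B$ goes. If $\varphi_e$ is a nontrivial self-embedding, an orbit of $\varphi_e$ ends up in one of these intervals, which is then infinite, so the wait is rewarded. One conflict remains: moving $\theta$ onto consecutive elements uncovers elements of $A$, and covering them again adds points to $B$ at uncontrolled places. So $R_e$ may not do this inside an interval in which some $R_i$, $i<e$, is still collecting points.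

\subsection{The construction of $B$}
The domain of $B_s$ is an initial segment of $\omega$, new elements being the least unused numbers; $B_0=\emptyset$; and $\{0,\dots,s-1\}\subseteq\operatorname{ran}\theta_s$. We write $B$ and $\theta$ for the current versions and put $\theta(\pm\infty)=\pm\infty$. To add $b$ with $\theta(b)=a$ \emph{in the dictated place}, for $a\notin\operatorname{ran}\theta$, means to place $b$ in $B$ so that $\theta$ remains an embedding. At any time a finite set $I_e\subseteq B$ may be defined or undefined; initially all are undefined. During stage $s+1$, for $e\le s$, let
\[
P_e=\{b\in B: b<e\}\cup\{b\in B:\theta(b)<e\}\cup\bigcup\{I_i: i<e,\ I_i\text{ defined}\},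
\]
where both inequalities are numerical. Then $P_i\subseteq P_e$ for $i\le e$. A \emph{component} of $P_e$ is an open interval $\kappa=(c,d)$ of $B$ with $c<d$ neighbors in $P_e\cup\{\pm\infty\}$; it is identified by the pair $c,d$. For $i\le e$, every component of $P_e$ lies in a component of $P_i$. A \emph{candidate} for $e$ in $\kappa$ is an $x$ such that, for $f=\varphi_e$, the values $f(x)$ and $f^2(x)$ converge within $s$ steps, $x,f(x),f^2(x)\in\kappa$, and $x<f(x)<f^2(x)$ or $x>f(x)>f^2(x)$ in $B$. Let $u(x)$ and $v(x)$ be the sets of elements of $B$ strictly between $x$ and $f(x)$, and strictly between $f(x)$ and $f^2(x)$.

\medskip\noindent\textbf{Stage $s+1$.}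
\begin{enumerate}
\item[\textbf{1.}] For each $e\le s$ with $I_e$ undefined and each component of $P_e$ that has a candidate for $e$ but no stored one, store its numerically least candidate.
\item[\textbf{2.}] Do this step if $s\notin\operatorname{ran}\theta$. Say that $e\le s$ \emph{qualifies} if $I_e$ is undefined and $e$ has a stored candidate $x$ in the component $\kappa=(c,d)$ of $P_e$ with $\theta(c)<s<\theta(d)$ in $A$. If some $e$ qualifies, $R_e$ \emph{acts} for the least such $e$: add a new element $b$ immediately next to $x$, between $x$ and $\varphi_e(x)$, and let $\theta$ map $\kappa\cup\{b\}$ isomorphically onto $\theta(\kappa)\cup\{s\}$. Otherwise add $b$ with $\theta(b)=s$ in the dictated place.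
\item[\textbf{3.}] Say that $e\le s$ is \emph{eligible} via $x$ if $I_e$ is undefined, $x$ is a stored candidate for $e$ in a component $\kappa=(c,d)$ of $P_e$, $|u(x)|>|v(x)|$, and no $i<e$ with $I_i$ undefined has a stored candidate in the component of $P_i$ containing $\kappa$. If some $e$ is eligible, $R_e$ \emph{acts} for the least such $e$ and its numerically least such $x$: find $|\kappa|$ consecutive elements of $A$ in $(\theta(c),\theta(d))$, let $\theta$ map $\kappa$ isomorphically onto them, and let $I_e$ be the set of elements of $B$ in the convex hull of $x,\varphi_e(x),\varphi_e^2(x)$. Then, as part of this act, for each $a\le s$ not in $\operatorname{ran}\theta$ add $b$ with $\theta(b)=a$ in the dictated place.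
\end{enumerate}
Whenever $R_e$ acts, all $I_i$ and all stored candidates for $i>e$ are canceled. The consecutive elements in Step 3 exist by Lemma~\ref{lem:consecutive}, because $\theta(\kappa)\subseteq(\theta(c),\theta(d))$, and a search finds them since adjacency in $A$ is computable. Both kinds of act keep $\theta$ an embedding, since $\theta$ maps $B\setminus\kappa$ outside $(\theta(c),\theta(d))$. After Step 2, and again after Step 3, every $a\le s$ is in $\operatorname{ran}\theta$.

\subsection{Verification}

\begin{lemma}\label{lem:P}
At stages $s+1$ with $s\ge e$, the set $P_e$ and the map $\theta|_{P_e}$ change only when some $R_i$ with $i<e$ acts. A stored candidate $x$ for $e$ stays, together with $\varphi_e(x)$ and $\varphi_e^2(x)$, in its component until it is canceled.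
\end{lemma}

\begin{proof}
At the beginning of stage $s+1$ we have $|B|\ge s\ge e$, so all numbers below $e$ are in $B$ and new elements are numbers $\ge e$; and all $a<e$ are in $\theta(P_e)$. An act of $R_i$ with $i\ge e$ changes $\theta$ on old elements only inside a component of $P_i\supseteq P_e$, and additions in the dictated place do not change $\theta$ on old elements. So $\theta|_{P_e}$ is unchanged, and since $\theta$ is injective, no other element gets a value below $e$. The sets $I_{i'}$ with $i'<e$ are neither defined nor canceled by an act of $R_i$ with $i\ge e$. The second statement follows, because candidates for $e$ are stored only at stages $s+1$ with $s\ge e$ and are canceled by every act of an $R_i$ with $i<e$.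
\end{proof}

\begin{lemma}\label{lem:I}
From the moment $I_i$ is defined until it is canceled, no element enters its convex hull.
\end{lemma}

\begin{proof}
When $I_i$ is defined, it is an interval of $B$ and $\theta(I_i)$ consists of consecutive elements of $A$. While it is defined, $R_i$ does not act again, an act of $R_e$ with $e<i$ would cancel it, and acts of $R_e$ with $e>i$ change $\theta$ only inside a component of $P_e\supseteq I_i$. So $\theta|_{I_i}$ is fixed, and elements added in the dictated place do not enter the hull. An act of $R_e$, $e>i$, in Step 2 adds $b$ between $x$ and its current neighbor $y$ on the side of $\varphi_e(x)$. Both $x$ and $y$ lie in a component of $P_e$, hence outside $I_i$. If $b$ were between two elements of $I_i$, then so would be $x$ and $y$, which is impossible since $I_i$ was an interval of $B$.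
\end{proof}

The next lemma describes the situation that a waiting requirement enjoys once the requirements of higher priority have come to rest.

\begin{lemma}\label{lem:wait}
Suppose that no $R_i$ with $i<e$ acts after stage $t\ge e$, that $I_e$ is undefined at all times after stage $t$, and that at the end of stage $t$ a candidate $x$ for $e$ is stored in the component $(c,d)$ of $P_e$. Then at each stage $s+1>t$ exactly one of the following holds.
\begin{enumerate}
\item[(a)] At Step 2, $s\notin\operatorname{ran}\theta$ and $\theta(c)<s<\theta(d)$. Then $R_e$ acts in Step 2, the new element enters $u(x)$, it is the only element entering $(c,d)$ at this stage, and $s$ is the only element of $(\theta(c),\theta(d))$ entering $\operatorname{ran}\theta$.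
\item[(b)] Otherwise. Then no element enters $(c,d)$, and no element of $(\theta(c),\theta(d))$ enters $\operatorname{ran}\theta$.
\end{enumerate}
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:P}, $P_e$ and $\theta|_{P_e}$ are fixed and $x$ stays stored. Consider Step 2 with $s\notin\operatorname{ran}\theta$; it adds one element to $B$ and enlarges $\operatorname{ran}\theta$ by $s$. If $\theta(c)<s<\theta(d)$, then $e$ qualifies, no smaller index can act, and so $R_e$ acts and the new element goes into $u(x)$. If not, $s$ lies in $(\theta(c_1),\theta(d_1))$ for another component $(c_1,d_1)$ of $P_e$. If some $R_{e'}$ acts, then $e'\ge e$, and it acts in a component of $P_{e'}$ whose $\theta$-interval contains $s$; this component lies in $(c_1,d_1)$, and so does the new element. If none acts, the dictated place is in $(c_1,d_1)$.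

In Step 3 only an $R_i$ with $i>e$ can act, since an act of $R_e$ would define $I_e$. It cannot act in a component contained in $(c,d)$, because the stored candidate $x$ makes it ineligible there. So it acts in a component contained in another component $(c_1,d_1)$ of $P_e$, and the values removed from or added to $\operatorname{ran}\theta$ by the remapping lie in $(\theta(c_1),\theta(d_1))$. Before the act every $a\le s$ was in $\operatorname{ran}\theta$, so the values $a\le s$ covered afterwards are among those just removed, and the new elements of $B$ lie in $(c_1,d_1)$.
\end{proof}

\begin{lemma}\label{lem:finiteinjury}
Each $R_e$ acts finitely often.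
\end{lemma}

\begin{proof}
By induction, let no $R_i$ with $i<e$ act after stage $s_0\ge e$. If $I_e$ is defined at some time after $s_0$, it is never canceled and $R_e$ does not act again. So let $I_e$ be undefined at all times after $s_0$, and suppose that $R_e$ acts infinitely often. All these acts are in Step 2. The fixed set $P_e$ has finitely many components, so infinitely many acts are in one component $\kappa=(c,d)$, with a candidate $x$ that is stored from some stage $t\ge s_0$ on. By Lemma~\ref{lem:wait}, after stage $t$ the set $v(x)$ is constant and $u(x)$ grows at each act of $R_e$ in $\kappa$. So there is a stage $s+1>t$ at which $R_e$ acts in $\kappa$ in Step 2 and afterwards $|u(x)|>|v(x)|$. If some $i<e$ with $I_i$ undefined had a stored candidate in the component $(c_1,d_1)$ of $P_i$ containing $\kappa$, then $\theta(c_1)\le\theta(c)<s<\theta(d)\le\theta(d_1)$, and $i$ would have qualified in Step 2 before $e$. So $e$ is eligible in Step 3. The least eligible requirement acts, and its index is not below $e$; so $R_e$ acts and defines $I_e$, a contradiction.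
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:adj}]
Let $B=\bigcup_sB_s$. Its domain is $\omega$, and it is computable, since the order between two elements is decided when the later one enters. By Lemmas~\ref{lem:P} and~\ref{lem:finiteinjury}, $P_{e+1}$ and $\theta|_{P_{e+1}}$ are eventually constant, and $P_{e+1}$ contains the element $e$ of $B$ and the $\theta$-preimage of the element $e$ of $A$. So $\theta_\infty=\lim_s\theta_s$ exists pointwise and is onto $A$; it preserves the strict order because each $\theta_s$ does. Thus $B\cong A$.

Suppose that $f=\varphi_e$ is a nontrivial self-embedding of $B$, and let no $R_i$ with $i\le e$ act after stage $s_0\ge e$. Then $I_e$ does not change after $s_0$.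

If $I_e$ is defined after $s_0$, let $x$ be the candidate used to define it. By Lemma~\ref{lem:I}, the sets $u(x)$ and $v(x)$ have not changed since then, so they are the full open intervals of $B$ between $x,f(x)$ and between $f(x),f^2(x)$, and $|u(x)|>|v(x)|$. But $f$ maps $u(x)$ injectively into $v(x)$.

So $I_e$ is undefined after $s_0$. Choose $y$ with $f(y)\ne y$. The sequence $y_n=f^n(y)$ is strictly monotone and $P_e$ is a fixed finite set, so one component $(c,d)$ of $P_e$ contains all $y_n$ with $n\ge n_0$. The element $y_{n_0}$ is a candidate at all large stages, so at the end of some stage $t\ge s_0$ a candidate for $e$ is stored in $(c,d)$, and Lemma~\ref{lem:wait} applies. The interval $(\theta(c),\theta(d))$ of $A$ contains the infinite set $\{\theta_\infty(y_n):n\ge n_0\}$, so it contains a number $a\ge t$ with $a\notin\operatorname{ran}\theta_t$. At the stages $s+1$ with $t\le s<a$, only the number $s\ne a$ can enter $\operatorname{ran}\theta$ within this interval. So case (a) of Lemma~\ref{lem:wait} occurs at stage $a+1$, and $R_e$ acts after $s_0$, a contradiction.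
\end{proof}

This proves Theorem~\ref{thm:B}: if $\mathcal L$ has a computable copy $A$ with computable adjacency and no strongly $\eta$-like closed interval, then the order $B$ of Proposition~\ref{prop:adj} is a computable copy of $\mathcal L$ with no nontrivial computable self-embedding.

\section{No local criterion}\label{sec:proofC}

\begin{proof}[Proof of Theorem~\ref{thm:C}]
Let $\mathcal L$ be the order \eqref{eq:L} and $J=[a,b]$ a closed interval of $\mathcal L$. We show that $J$ has a computable copy with computable adjacency. The interval $J$ is a finite sum of nonempty convex subsets of summands $m_j$, $\zeta$, $A_j$. By Section~\ref{sec:types}, each of these pieces is of one of two kinds.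
\begin{itemize}
\item It is a convex subset of $m_j$, of $\zeta$, or of an $A_j$ that is finite or of one of the types $\omega+F+\omega^*$, $S+\omega^*$, $\omega+S$ with $F,S$ finite. Then it is a finite sum of finite orders and copies of $\omega$ and $\omega^*$.
\item It is $J\cap A_j$ for an $A_j$ to which Lemma~\ref{lem:grow} applies. Since $A_j$ has endpoints, $J\cap A_j$ is a closed interval of $A_j$, and so a computable order with computable adjacency.
\end{itemize}
A finite sum of computable orders with computable adjacency is again one, because there are only finitely many adjacent pairs across different summands. The standard copies of finite orders, $\omega$ and $\omega^*$ have computable adjacency, so each piece, and then $J$, has a computable copy with computable adjacency. Closed intervals of $J$ are closed intervals of $\mathcal L$, so none is strongly $\eta$-like. By Proposition~\ref{prop:adj}, $J$ has a computable copy with no nontrivial computable self-embedding.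

Now suppose that a class $\mathcal C$ gave a criterion as in the theorem. By Theorem~\ref{thm:A} and the ``only if'' direction of the criterion, $\mathcal L$ contains a closed interval $J\in\mathcal C$. The order $J$ is computable and is a closed interval of itself. By the ``if'' direction, every computable copy of $J$ has a nontrivial computable self-embedding, contrary to the first part.
\end{proof}

\begin{remark}
Every closed interval of $\mathcal L$ has a computable copy with computable adjacency, but by Theorems~\ref{thm:A} and~\ref{thm:B} the order $\mathcal L$ itself has none. The copies of the intervals above use, for finitely many $j$, information about how the construction of $A_j$ ends.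
\end{remark}

\begin{thebibliography}{9}

\bibitem{DoMo}
Downey and Moses, conjecture on computable self-embeddings of computable linear orders and strongly $\eta$-like intervals.

\bibitem{DuMi}
Dushnik and Miller, theorem that every countable infinite linear order has a nontrivial self-embedding.

\end{thebibliography}
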